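\title{Real chromatic roots of plane triangulations are dense in $(3,4)$}

\begin{abstract}
Beraha asked whether each number $B_n=2+2\cos(2\pi/n)$, $n\ge 2$, can be approximated arbitrarily well by real roots of chromatic polynomials of plane triangulations. We show that these roots are dense in the interval $(3,4)$. This gives an affirmative answer for every $n\ge 7$, in particular for $n=8$, $n=9$ and $n\ge 11$. The roots of $4$-connected triangulations are already dense, and $B_{10}$ is the only point of $(3,4)$ at which the chromatic polynomial of every triangulation is positive. The proof encodes a near-triangulation with a $4$-face by three polynomials that multiply under gluing, and uses them to force a sign change inside any given subinterval.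
\end{abstract}

\section{Introduction}

For a graph $G$ and a positive integer $q$, let $P(G,q)$ be the number of proper $q$-colorings of $G$, that is, of maps $V(G)\to\{1,\dots,q\}$ that give different values to adjacent vertices. This number is a polynomial in $q$, the \emph{chromatic polynomial}. We regard it as a function of a real variable $q$ and call its real roots the \emph{chromatic roots} of $G$. A \emph{triangulation} is a simple $2$-connected plane graph in which every face is bounded by a $3$-cycle. Throughout, $\tau=(1+\sqrt5)/2$, so that $\tau^2=\tau+1$ and $1/\tau=\tau-1$.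

Planarity keeps chromatic roots away from the right. Birkhoff and Lewis proved that $P(G,q)>0$ for every planar graph $G$ and every real $q\ge5$, and the Four-Color Theorem says that $P(G,4)>0$. Below $4$, a distinguished role is played by the \emph{Beraha numbers}
\[
B_n=2+2\cos(2\pi/n),
\]
which begin $4,0,1,2,\tau^2,3,\dots$ and tend to $4$. The numbers $B_2,B_3,B_4,B_6$ are $0,1,2,3$, the roots of $P(K_4,q)=q(q-1)(q-2)(q-3)$. The number $B_5=\tau^2$ behaves differently. Tutte proved that
\begin{equation}\label{eq:tutte}
0<|P(G,\tau^2)|\le\tau^{5-|V(G)|}
\end{equation}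
for every triangulation $G$: the value at $B_5$ is exponentially small, but never zero. So the right question is not whether $B_n$ is a chromatic root, but whether it can be approximated by chromatic roots.

\medskip
\noindent\textbf{Question} (Beraha). \emph{Let $n\ge2$ be an integer. Is it true that for every $\epsilon>0$ there is a triangulation $G$ such that $P(G,q)$ has a root in $(B_n-\epsilon,B_n+\epsilon)$?}
\medskip

The graph $K_4$ answers this for $n=2,3,4,6$. The answer is affirmative for $n=5$ (Beraha, Kahane and Weiss, by an infinite family of triangulations with chromatic roots tending to $\tau^2$) and for $n=7$ and $n=10$ (Beraha, Kahane and Reid). These results leave the cases $n=8$, $n=9$ and $n\ge11$.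

For $n\ge7$ we have $\frac12<\cos(2\pi/n)<1$, so $3<B_n<4$. The simplest triangulations give no roots at all in this interval. Placing a new vertex in a face and joining it to the three corners multiplies $P$ by $q-3$, so triangulations built from $K_4$ in this way are positive on $(3,4)$; so are all bipyramids (Section~\ref{sec:eight}). If roots do approach $B_n$, this could be because $B_n$ is special, or because roots approach every point. In $(3,4)$ the second alternative holds.

\begin{theorem}\label{thm:dense}
The real chromatic roots of triangulations are dense in $(3,4)$.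
\end{theorem}

Applying the theorem to $(B_n-\epsilon,B_n)\cap(3,4)$ and to $(B_n,B_n+\epsilon)\cap(3,4)$ gives the answer to the question.

\begin{corollary}\label{cor:beraha}
Let $n\ge7$ and $\epsilon>0$. There are triangulations with a chromatic root in $(B_n-\epsilon,B_n)$ and triangulations with a chromatic root in $(B_n,B_n+\epsilon)$. In particular, the answer to Beraha's question is affirmative for $n=8$, $n=9$ and all $n\ge11$.
\end{corollary}

One Beraha number in $(3,4)$ is special in another sense, namely $B_{10}=2+2\cos(\pi/5)=\tau+2$.

\begin{theorem}\label{thm:more}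
\begin{enumerate}
\item[(a)] For every $q\in(3,4)\setminus\{B_{10}\}$ there are a triangulation $G$ with $P(G,q)<0$ and a triangulation $G'$ with $P(G',q)>0$. The number $B_{10}$ is the only point $q\in(3,4)$ at which $P(G,q)>0$ for every triangulation $G$.
\item[(b)] The real chromatic roots of $4$-connected triangulations are dense in $(3,4)$.
\end{enumerate}
\end{theorem}

The method is a transfer-matrix argument. Triangulated discs with a boundary of length $4$ can be glued in a row, and three eigenvalues $\alpha,\beta,\gamma$ multiply under gluing. Closing the row by one edge gives a triangulation whose chromatic polynomial is a positive combination of $\alpha$ and $\beta$ minus a positive multiple of $\gamma$ (Section~\ref{sec:quads}). A row of $l$ copies of one piece and $m$ copies of another therefore changes sign when the ratio $m/l$ crosses a critical value $r(q)$, and since $r$ varies with $q$, we can place the sign change where we like (Sections~\ref{sec:eight} and~\ref{sec:pairs}). The work lies in finding, for each $q\ne B_{10}$, two pieces for which $\gamma$ can dominate both $\alpha$ and $\beta$ (Sections~\ref{sec:strips}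 and~\ref{sec:partner}).

\section{Quads and their three eigenvalues}\label{sec:quads}

A \emph{quad} is a simple $2$-connected plane graph $N$ whose outer face is bounded by a $4$-cycle $C$, with vertices labeled $(s,x,t,x')$ in cyclic order, and whose other faces are bounded by $3$-cycles. The vertices $s,t$ are the \emph{poles}. The quad is \emph{clean} if neither $st$ nor $xx'$ is an edge. We write $[S]$ for $1$ if the statement $S$ holds and $0$ otherwise. We use repeatedly that a polynomial identity valid for all integers $q\ge4$ holds identically in $q$.

A proper coloring of $C$ has one of four types, according to whether $s,t$ have the same color and whether $x,x'$ have the same color. The number of extensions to $N$ depends only on the type, so a priori four numbers describe $N$. Planarity reduces them to three.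

\begin{lemma}\label{lem:fgh}
For every quad $N$ there are unique polynomials $f,g,h\in\mathbb Z[q]$ such that, for every integer $q\ge4$ and every proper $q$-coloring $\varphi$ of $C$, the number of proper $q$-colorings of $N$ extending $\varphi$ is
\[
f+g\,[\varphi(s)=\varphi(t)]+h\,[\varphi(x)=\varphi(x')].
\]
\end{lemma}

\begin{proof}
Let $F=E(N)\setminus E(C)$. The number of extensions is the sum of $\prod_{uv\in F}(1-[\psi(u)=\psi(v)])$ over all maps $\psi\colon V(N)\to\{1,\dots,q\}$ extending $\varphi$. Expanding the product gives one term for each $A\subseteq F$, which counts, with sign $(-1)^{|A|}$, the maps $\psi$ that are constant on each component of the graph $(V(N),A)$. Let $k_0(A)$ be the number of components that miss $C$, and let $\pi_A$ be the partition of $V(C)$ induced by the components. The number of extensions is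
\[
\sum_{A\subseteq F}(-1)^{|A|}q^{k_0(A)}\,[\varphi\text{ is constant on each block of }\pi_A].
\]
Since $\varphi$ is proper on $C$, the term of $A$ vanishes if a block of $\pi_A$ contains two consecutive vertices of $C$. Otherwise every block is a singleton, $\{s,t\}$ or $\{x,x'\}$. The last two cannot both occur. For then $A$ would contain an $s$--$t$ path and an $x$--$x'$ path in different components; these two disjoint paths, the cycle $C$, and a new vertex in the outer face joined to $s,x,t,x'$ would form a plane subdivision of $K_5$. So three partitions remain: all singletons, $\{s,t\}$ as the only larger block, and $\{x,x'\}$ as the only larger block. Let $f,g,h$ be the sums of $(-1)^{|A|}q^{k_0(A)}$ over the sets $A$ giving these three partitions.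

For uniqueness, let $q\ge4$. There are colorings $\varphi$ with four distinct colors, with only $\varphi(s)=\varphi(t)$, and with only $\varphi(x)=\varphi(x')$. Their extension numbers are $f$, $f+g$ and $f+h$, which determines the values of $f,g,h$ at all integers $q\ge4$.
\end{proof}

Fix an integer $q\ge4$ and colors for $s$ and $t$, and let $L$ be the set of the remaining colors. Then $|L|=q-1$ if the poles have the same color and $|L|=q-2$ otherwise. Record the numbers of extensions in an $L\times L$ matrix whose rows and columns are indexed by the colors of $x$ and $x'$. By Lemma~\ref{lem:fgh} this \emph{transfer matrix} is $u\mathbf J+h\mathbf I$, where $\mathbf J$ is the all-ones matrix, $\mathbf I$ is the identity, and $u=f+g$ or $u=f$ in the two cases. Its eigenvalues are $|L|u+h$ on the all-ones vector and $h$ on the vectors with coordinate sum zero. This leads to the polynomials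
\begin{equation}\label{eq:abc}
\alpha=(q-1)(f+g)+h,\qquad \beta=(q-2)f+h,\qquad \gamma=h,
\end{equation}
and we put $v(N)=(\alpha,\beta,\gamma)$. For $q\ne1,2$ the change of variables is invertible:
\begin{equation}\label{eq:inverse}
f=\frac{\beta-\gamma}{q-2},\qquad f+g=\frac{\alpha-\gamma}{q-1},\qquad h=\gamma .
\end{equation}
We use three operations on quads.

\medskip
\noindent\textbf{Composition.} Let $N,M$ be quads with nonadjacent poles. Identify the path $s\,x'\,t$ of $N$ with the path $s\,x\,t$ of $M$, drawing the two quads side by side (and reflecting one drawing if necessary). Call the middle vertex of the common path $w$, and label the new outer cycle $(s,x_N,t,x'_M)$. The result $N\circ M$ is a quad. It is simple because the common vertices are $s,w,t$ and the only edges among them, $sw$ and $wt$, are identified; this is where nonadjacent poles are needed. It is $2$-connected as a union of two $2$-connected graphs with at least two common vertices. It is clean, because $st$ is an edge of neither part, while $x_N$ lies only in $N$ and $x'_M$ only in $M$. We write $N^1=N$ and $N^k=N^{k-1}\circ N$.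

\begin{lemma}\label{lem:mult}
$v(N\circ M)=v(N)\,v(M)$, where the product is taken coordinatewise.
\end{lemma}

\begin{proof}
Fix an integer $q\ge4$ and colors for $s,t$. Given colors in $L$ for $x_N$ and $x'_M$, a coloring of $N\circ M$ is obtained by choosing the color of $w$ in $L$ and extending to $N$ and to $M$ independently. So the transfer matrix of $N\circ M$ is the product of those of $N$ and $M$. All three matrices have the all-ones vector and the vectors of sum zero as eigenvectors, and nonzero vectors of sum zero exist since $|L|\ge2$. Hence both eigenvalues multiply. Equal colors on the poles give the claim for $\alpha$ and $\gamma$, and distinct colors give it for $\beta$.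
\end{proof}

\noindent\textbf{Rotation.} Let $N^R$ be the graph $N$ with the labels $(s,x,t,x')$ given to the old vertices $(x,t,x',s)$. Its poles are the old $x,x'$. By the uniqueness in Lemma~\ref{lem:fgh}, rotation replaces $(f,g,h)$ by $(f,h,g)$. If $N$ is clean, so is $N^R$. Composition is simple in the coordinates $(\alpha,\beta,\gamma)$ and rotation in the coordinates $(f,g,h)$; the proof plays the two against each other.

\medskip
\noindent\textbf{Closing.} If $Q$ is a clean quad, draw the edge $xx'$ in the outer face. It cuts that face into the triangles $xsx'$ and $xtx'$ and creates no multiple edge, so $Q+xx'$ is a triangulation.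

\begin{lemma}\label{lem:close}
Let $Q$ be a clean quad with $v(Q)=(\alpha,\beta,\gamma)$, and let $D=q^2-3q+1$. Then
\begin{equation}\label{eq:close}
P(Q+xx',q)=q\,\bigl[(q-2)\,\alpha+(q-1)(q-3)\,\beta-D\,\gamma\bigr].
\end{equation}
On $(3,4)$ the coefficients $q-2$, $(q-1)(q-3)$ and $D$ are positive.
\end{lemma}

\begin{proof}
We count colorings of $Q$ in which $x,x'$ have different colors. There are $q(q-1)(q-2)$ such colorings of $C$ with equal colors on the poles, each with $f+g$ extensions, and $q(q-1)(q-2)(q-3)$ with distinct colors on the poles, each with $f$ extensions. By \eqref{eq:inverse}, the total is $q\,[(q-2)(\alpha-\gamma)+(q-1)(q-3)(\beta-\gamma)]$, and $(q-2)+(q-1)(q-3)=D$. Finally $D=q(q-3)+1>0$ for $q>3$.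
\end{proof}

\section{A triangulation with eight vertices}\label{sec:eight}

By \eqref{eq:close}, a negative value of $P$ on $(3,4)$ arises when $\gamma$ is positive and large compared with both $\alpha$ and $\beta$. We look at the smallest quads with this in mind. In this section and the next, $z=q-3\in(0,1)$, so that $q-2=z+1$, $q-1=z+2$ and $D=z^2+3z+1$.

Let $T$ be the $4$-cycle with the diagonal $xx'$. A coloring of $C$ extends exactly when $x,x'$ have different colors, so $(f,g,h)=(1,0,-1)$. By \eqref{eq:abc} and Lemma~\ref{lem:mult},
\begin{equation}\label{eq:Tk}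
v(T^k)=\bigl((q-2)^k,\ (q-3)^k,\ (-1)^k\bigr).
\end{equation}
The quad $T^k$ is a path with $k+1$ vertices from $x$ to $x'$, all joined to both poles. It is clean for $k\ge2$, and $T^k+xx'$ is the bipyramid over a $(k+1)$-cycle. In $T^k$ the eigenvalue $\beta$ is small compared with $|\gamma|$, as we want, but $\alpha$ is large. Indeed
\[
\frac{P(T^k+xx',q)}{q}=(z+1)^{k+1}+(z+2)z^{k+1}-(-1)^kD>0\qquad(0<z<1,\ k\ge2),
\]
since $(z+1)^{k+1}-D\ge(z+1)^3-D=z^2(z+2)>0$. Bipyramids have no roots in $(3,4)$.

To compensate we need a quad with $\alpha<\gamma$, and rotation provides one. For $T^3$, formulas \eqref{eq:inverse} and \eqref{eq:Tk} give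
\[
f=\frac{z^3+1}{z+1}=z^2-z+1,\qquad f+g=\frac{(z+1)^3+1}{z+2}=z^2+z+1,\qquad h=-1,
\]
so $g=2z$. The rotated quad $X_3=(T^3)^R$ has $(f,g,h)=(z^2-z+1,\,-1,\,2z)$. Hence $\alpha=(z+2)(z^2-z)+2z$ and $\beta=(z+1)(z^2-z+1)+2z$, that is,
\begin{equation}\label{eq:X3}
v(X_3)=(a,b,c)=\bigl(z^2(z+1),\ z^3+2z+1,\ 2z\bigr).
\end{equation}
Here $0<a<c<b$ on $(3,4)$, because $z(z+1)<2$ and $b-c=z^3+1$. So $X_3$ has the opposite defect: its $\alpha$ is small and its $\beta$ is large. Composing $T^2$ with $X_3$ lets each quad correct the other.

\begin{figure}[ht]
\centering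
\begin{tikzpicture}[scale=0.85]
\coordinate (s) at (0,2); \coordinate (t) at (0,-2);
\coordinate (x) at (-3.4,0); \coordinate (p) at (-2.3,0); \coordinate (w) at (-1.2,0);
\coordinate (u) at (0,0.6); \coordinate (v) at (0,-0.6); \coordinate (y) at (1.6,0);
\draw (s)--(x)--(t)--(p)--(s) (x)--(p)--(w);
\draw (s)--(u)--(v)--(t)--(y)--(s) (w)--(u)--(y)--(v)--(w);
\draw[very thick] (s)--(w)--(t);
\draw[dashed] (x) .. controls (-3.4,4.2) and (2.2,4.2) .. (y);
\foreach \n in {s,t,x,p,w,u,v,y} \fill (\n) circle (2.2pt);
\node[above] at (s) {$s$}; \node[below] at (t) {$t$};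
\node[left] at (x) {$x$}; \node[right] at (y) {$x'$};
\node[above left] at (w) {$w$};
\end{tikzpicture}
\caption{The quad $T^2\circ X_3$, glued along the thick path $s\,w\,t$. To the left of this path is $T^2$, a three-vertex path from $x$ to $w$ joined to both poles $s,t$. To the right is $X_3$, a four-vertex path from $s$ to $t$ joined to both $w$ and $x'$. The dashed edge $xx'$ closes the quad to a triangulation with eight vertices.}
\label{fig:eight}
\end{figure}

\begin{example}\label{ex:eight}
Let $G=(T^2\circ X_3)+xx'$, shown in Figure~\ref{fig:eight}. Here $v(T^2\circ X_3)=\bigl(z^2(z+1)^3,\ z^2(z^3+2z+1),\ 2z\bigr)$, and \eqref{eq:close} gives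
\begin{align*}
\frac{P(G,q)}{qz}&=z(z+1)^4+z^2(z+2)(z^3+2z+1)-2(z^2+3z+1)\\
&=z^6+3z^5+6z^4+11z^3+4z^2-5z-2\\
&=(z+1)(z+2)\,(z^4+4z^2-z-1).
\end{align*}
The last factor is convex, equals $-1$ at $z=0$, equals $0.1296+1.44-1.6<0$ at $z=0.6$, and equals $3$ at $z=1$. So $P(G,q)<0$ for $3<q\le3.6$, and $G$ has a chromatic root in $(3.6,4)$.
\end{example}

One graph gives one root. To move the root, we vary the numbers of copies of the two quads.

\section{Sign changes from a pair of quads}\label{sec:pairs}

Let $Z,X$ be clean quads with $v(Z)=(\alpha,\beta,\gamma)$ and $v(X)=(a,b,c)$, and for $l,m\ge1$ let $G_{l,m}$ be the triangulation $(Z^l\circ X^m)+xx'$. When all six values are positive at $q$, attach to $Z$ the point $p(Z)=(\log(\alpha/\gamma),\log(\beta/\gamma))$ of the plane, and likewise to other quads. By Lemma~\ref{lem:mult} the point of $Z^l\circ X^m$ is $l\,p(Z)+m\,p(X)$, and by \eqref{eq:close} the value $P(G_{l,m},q)$ is negative when both coordinates of this point are very negative and positive when the first is very positive. Suppose that the first coordinate of $p(Z)$ is positive and that of $p(X)$ is negative.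 Then the first coordinate of $p(Z)+\rho\,p(X)$ changes sign at a critical ratio $\rho=r$, and what we need is that the second coordinate is still negative there. The following definition says this in multiplicative form, which also allows $\beta=0$.

\begin{definition}\label{def:adm}
The pair $(Z,X)$ of clean quads is \emph{admissible} at $q\in(3,4)$ if, at $q$,
\[
\alpha>\gamma>0,\qquad \beta\ge0,\qquad c>a>0,\qquad b>0,
\]
and
\[
\theta:=\frac{\beta}{\gamma}\Bigl(\frac bc\Bigr)^{r}<1,\qquad\text{where } r:=\frac{\log(\alpha/\gamma)}{\log(c/a)}>0 .
\]
\end{definition}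

\begin{proposition}\label{prop:sign}
\begin{enumerate}
\item[(i)] If $(Z,X)$ is admissible at $q$, then $P(G_{l,m},q)<0$ for some $l,m\ge1$.
\item[(ii)] If $(Z,X)$ is admissible at every point of an open interval $I\subseteq(3,4)$ and $r$ is not constant on $I$, then some $G_{l,m}$ has a chromatic root in $I$.
\end{enumerate}
\end{proposition}

\begin{proof}
Let $(Z,X)$ be admissible at $q$. Let $\rho>0$ be rational, put $m=\rho l$, and let $l\to\infty$ through multiples of the denominator of $\rho$. By Lemmas~\ref{lem:mult} and~\ref{lem:close},
\[
\frac{P(G_{l,m},q)}{q\,\gamma^lc^m}=(q-2)A^l+(q-1)(q-3)B^l-D,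
\]
where
\[
A=\frac\alpha\gamma\Bigl(\frac ac\Bigr)^{\rho}=\Bigl(\frac ca\Bigr)^{r-\rho},\qquad B=\frac\beta\gamma\Bigl(\frac bc\Bigr)^{\rho}\ge0 .
\]
If $\rho<r(q)$, then $A>1$. The first term tends to infinity and the second is nonnegative, so $P(G_{l,m},q)>0$ for large $l$. If $\rho>r(q)$, then $A<1$. As a function of the real variable $\rho$, the quantity $B$ is continuous and equals $\theta<1$ at $\rho=r(q)$, so there is $\eta(q)>0$ with $B<1$ for $r(q)<\rho<r(q)+\eta(q)$. For such $\rho$ the right side tends to $-D<0$, and $P(G_{l,m},q)<0$ for large $l$. This proves (i).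

For (ii), choose $q_1,q_2\in I$ with $r(q_1)<r(q_2)$ and a rational $\rho$ with
\[
r(q_1)<\rho<\min\{r(q_1)+\eta(q_1),\,r(q_2)\}.
\]
For large $l$ the graph $G=G_{l,\rho l}$ satisfies $P(G,q_1)<0<P(G,q_2)$, so $P(G,q)$ has a root between $q_1$ and $q_2$.
\end{proof}

Part (i) alone does not give density: a graph that is negative at a point may be negative on a long interval around it, as in Example~\ref{ex:eight}. The variation of $r$ is what makes a single graph take both signs inside $I$.

\begin{example}\label{ex:pair}
The pair $(T^2,X_3)$ already proves density in $(3,3.54)$. By \eqref{eq:Tk} and \eqref{eq:X3} the sign conditions in Definition~\ref{def:adm} hold on $(3,4)$, and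
\[
r=\frac{2\log(z+1)}{\log\bigl(2/(z(z+1))\bigr)}
\]
is strictly increasing, because the numerator is positive and increasing and the denominator is positive and decreasing. For $0<z\le0.54$ we have $z(z+1)^3\le0.54\cdot1.54^3<0.54\cdot3.66<2$, which says that $r<1$. Since $b>c$, this gives
\[
\theta<z^2\,\frac bc=\frac{z(z^3+2z+1)}2<\frac{0.54\cdot3}{2}<1 .
\]
Proposition~\ref{prop:sign}(ii) applies to every subinterval of $(3,3.54)$. This interval contains $B_8=2+\sqrt2$. It also contains $B_9=2+\xi$: the number $\xi=2\cos(2\pi/9)>1$ satisfies $\xi^3-3\xi=2\cos(2\pi/3)=-1$, and $\xi^3-3\xi+1$ is increasing for $\xi>1$ and positive at $1.54$.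
\end{example}

This pair cannot cover all of $(3,4)$: as $z\to1$ we have $c/a\to1$ and $b/c\to2$, so $r\to\infty$ and $\theta\to\infty$. We now let both quads depend on $q$.

\section{Rotated long strips}\label{sec:strips}

The natural generalization of $X_3$ is $X_j=(T^j)^R$ for odd $j\ge3$, a clean quad. To compute $v(X_j)$ we need rotation in the coordinates $(\alpha,\beta,\gamma)$. For real $q\ne1,2$, let $R$ be the linear map of $\mathbb R^3$ that passes from $(\alpha,\beta,\gamma)$ to $(f,g,h)$ by \eqref{eq:inverse}, swaps $g$ and $h$, and returns by \eqref{eq:abc}. Then $v(N^R)=R\,v(N)$ at $q$ for every quad $N$, and $R^2$ is the identity. Put $\mathbf 1=(1,1,1)$ and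
\begin{equation}\label{eq:mu}
\mu=\frac{(q-1)(q-3)}{q-2}=(q-2)-\frac1{q-2},\qquad \nu=\frac1{(q-1)(q-2)} .
\end{equation}
On $(3,4)$ the function $\mu$ is positive and increasing, and $\mu(B_{10})=\tau-1/\tau=1$. For the three basis vectors, the triples $(f,g,h)$ before the swap are
\[
\Bigl(0,\tfrac1{q-1},0\Bigr),\qquad \Bigl(\tfrac1{q-2},\tfrac{-1}{q-2},0\Bigr),\qquad \Bigl(\tfrac{-1}{q-2},\nu,1\Bigr),
\]
where the last uses $g=-\frac1{q-1}+\frac1{q-2}=\nu$. Swapping and applying \eqref{eq:abc} gives
\begin{equation}\label{eq:R}
R(1,0,0)=\frac{\mathbf 1}{q-1},\qquad R(0,1,0)=\Bigl(1,\frac{q-3}{q-2},\frac{-1}{q-2}\Bigr),\qquad R(0,0,1)=E,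
\end{equation}
with $E=(\nu+\mu,\ \nu-1,\ \nu)$; the first coordinate of $E$ is $(q-1)(1-\frac1{q-2})+\nu$. By \eqref{eq:Tk}, for odd $j$,
\begin{equation}\label{eq:Xj}
v(X_j)=\frac{(q-2)^j}{q-1}\,\mathbf 1+(q-3)^j\,R(0,1,0)-E .
\end{equation}
For large $j$ the first term dominates. Up to a positive factor, $v(X_j)$ is close to $\mathbf 1$, the unit of the coordinatewise product: composing with $X_j$ is a small step, and its direction is given by $-E$.

\begin{lemma}\label{lem:Xj}
Fix $q\in(3,4)$, let $\delta_j=(q-1)(q-2)^{-j}$ and $v(X_j)=(a,b,c)$. As $j\to\infty$ through odd integers, $\delta_j\to0$ and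
\begin{equation}\label{eq:step}
\delta_j\,v(X_j)=\mathbf 1-\delta_jE+o(\delta_j).
\end{equation}
Consequently $0<a<c<b$ for large odd $j$, and $\log(b/c)/\log(c/a)\to1/\mu$.
\end{lemma}

\begin{proof}
We have $\delta_j\to0$ since $q-2>1$, and $(q-3)^j\to0$ since $0<q-3<1$. Multiplying \eqref{eq:Xj} by $\delta_j$ gives \eqref{eq:step}. So $a,b,c>0$ for large $j$, and the logarithms of $\delta_ja,\ \delta_jb,\ \delta_jc$ are $-\delta_j(\nu+\mu)$, $-\delta_j(\nu-1)$, $-\delta_j\nu$ up to $o(\delta_j)$. Subtracting, $\log(c/a)=\mu\delta_j+o(\delta_j)$ and $\log(b/c)=\delta_j+o(\delta_j)$.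
\end{proof}

Both ends of the interval are used here. For $q>4$ the term $(q-3)^jR(0,1,0)$ in \eqref{eq:Xj} outgrows $E$, and the direction of the step changes. The parity of $j$ matters too: for even $j$ the sign of $E$ is reversed, and then $a>c$.

In the plane picture, $p(X_j)\approx\delta_j(-\mu,1)$, which lies along the line $\xi+\mu\eta=0$. A partner $Z$ must lie to the right of the origin and strictly below this line.

\begin{corollary}\label{cor:adm}
Let $q\in(3,4)$ and let $Z$ be a clean quad whose vector $v(Z)=(\alpha,\beta,\gamma)$ satisfies, at $q$,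
\begin{equation}\label{eq:key}
\alpha>\gamma>0,\qquad \beta\ge0,\qquad \alpha\,\beta^{\mu}<\gamma^{1+\mu}.
\end{equation}
Then $(Z,X_j)$ is admissible at $q$ for all large odd $j$.
\end{corollary}

\begin{proof}
The sign conditions hold by \eqref{eq:key} and Lemma~\ref{lem:Xj}. By the definition of $r$,
\[
\theta=\frac\beta\gamma\Bigl(\frac\alpha\gamma\Bigr)^{\log(b/c)/\log(c/a)}\longrightarrow\frac\beta\gamma\Bigl(\frac\alpha\gamma\Bigr)^{1/\mu}=\Bigl(\frac{\alpha\beta^\mu}{\gamma^{1+\mu}}\Bigr)^{1/\mu}<1 .\qedhere
\]
\end{proof}

\section{The partner quad}\label{sec:partner}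

We look for $Z$ in the form $Y\circ Y$. Then the coordinates of $v(Z)$ are squares of real polynomials, which settles all questions of sign, at $q$ and also nearby.

\begin{lemma}\label{lem:key}
Let $q\in(3,4)$, $q\ne B_{10}$. There is a quad $Y$ with nonadjacent poles such that the clean quad $Z=Y\circ Y$ satisfies \eqref{eq:key} at $q$.
\end{lemma}

\begin{proof}
\emph{Case A: $3<q<B_{10}$.} Take $Y=T$, and let $y=q-2\in(1,\tau)$. Then $v(Z)=(y^2,(y-1)^2,1)$ and $\mu=y-1/y$. The first two conditions in \eqref{eq:key} hold, and after taking logarithms the third says $\phi(y)<0$, where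
\[
\phi(y)=\log y+\Bigl(y-\frac1y\Bigr)\log(y-1).
\]
Since $y-1/y=(y-1)(y+1)/y$, we have $\phi(y)\to0$ as $y\to1^+$, and
\[
\phi'(y)=1+\frac2y+\Bigl(1+\frac1{y^2}\Bigr)\log(y-1),
\]
\[
\phi''(y)=-\frac2{y^2}-\frac2{y^3}\log(y-1)+\Bigl(1+\frac1{y^2}\Bigr)\frac1{y-1}.
\]
For $1<y<2$ we have $\log(y-1)<0$ and $1/(y-1)>1$, so $\phi''(y)>1-1/y^2>0$ and $\phi$ is strictly convex on $(1,2)$. Also $\phi(\tau)=\log\tau+\log(1/\tau)=0$. A strictly convex function that tends to $0$ at $1^+$ and vanishes at $\tau$ is negative on $(1,\tau)$.

\emph{Case B: $B_{10}<q<4$.} The same convexity gives $\phi>0$ on $(\tau,2)$, so $T^2$ fails and a new quad is needed. We want $\beta$ very small compared with $\gamma$. By \eqref{eq:R} and $R^2=\mathrm{id}$,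
\[
R\mathbf 1=(q-1,0,0),\qquad RE=(0,0,1),
\]
so every vector $\mathbf 1-\sigma E$ rotates to $(q-1,0,-\sigma)$, whose second coordinate is zero. A single $X_j$ has approximately this form, but rotating it only returns $T^j$. We use instead a power of $X_j$, which takes many small steps in the direction $-E$ and approximates an exponential.

For $\sigma>0$ let $W_\sigma=(e^{-\sigma E_1},e^{-\sigma E_2},e^{-\sigma E_3})$, where $E=(E_1,E_2,E_3)$. As $\sigma\to0$ we have $W_\sigma=\mathbf 1-\sigma E+O(\sigma^2)$, and therefore
\[
RW_\sigma=\bigl(q-1+O(\sigma^2),\ O(\sigma^2),\ -\sigma+O(\sigma^2)\bigr).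
\]
Consider the conditions on a vector $(\alpha,\beta,\gamma)\in\mathbb R^3$
\begin{equation}\label{eq:abs}
\alpha>|\gamma|>0,\qquad |\alpha|\,|\beta|^\mu<|\gamma|^{1+\mu}.
\end{equation}
For $RW_\sigma$ the first holds when $\sigma$ is small. In the second, the left side is $O(\sigma^{2\mu})$ and the right side is asymptotic to $\sigma^{1+\mu}$. Since $q>B_{10}$ we have $\mu>1$, that is $2\mu>1+\mu$. So we can fix $\sigma>0$ such that $RW_\sigma$ satisfies \eqref{eq:abs}.

For odd $j$ let $m_j=\lfloor\sigma/\delta_j\rfloor$, so that $m_j\delta_j\to\sigma$ and $m_j\ge1$ for large $j$. By Lemma~\ref{lem:mult} and \eqref{eq:step}, the $i$th coordinate of $\delta_j^{m_j}v(X_j^{m_j})$ is $(1-\delta_jE_i+o(\delta_j))^{m_j}$, whose logarithm $m_j(-\delta_jE_i+o(\delta_j))$ tends to $-\sigma E_i$. Thus $\delta_j^{m_j}v(X_j^{m_j})\to W_\sigma$. For the clean quad $Y_j=(X_j^{m_j})^R$ it follows that $\delta_j^{m_j}v(Y_j)\to RW_\sigma$. The conditions \eqref{eq:abs} are strict inequalities between continuous functions, and they are unchanged when the vector is multiplied by a positive number, since both sides of the second are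 homogeneous of degree $1+\mu$. Hence $v(Y_j)$ satisfies \eqref{eq:abs} for large odd $j$. Take $Y=Y_j$ for such $j$; squaring \eqref{eq:abs} gives \eqref{eq:key} for $Z=Y\circ Y$.
\end{proof}

At $q=B_{10}$ both arguments break down: $\phi(\tau)=0$ in Case A, and $2\mu=1+\mu$ in Case B. This is unavoidable. Section~\ref{sec:more} shows that every triangulation is positive at $B_{10}$, so by Proposition~\ref{prop:sign}(i) no pair is admissible there.

\section{Proof of Theorem~\ref{thm:dense}}\label{sec:dense}

It remains to make sure that the critical ratio $r$ varies with $q$. For the quad $Z$ of Case B we have no formula for $r$. But appending $T^2$ to $Z$ adds the explicit function $2\log(q-2)/\log(c/a)$ to $r$, and this function is nowhere locally constant.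

\begin{lemma}\label{lem:nonconst}
Let $j\ge3$ be odd and $v(X_j)=(a,b,c)$. If $c>a>0$ at $q_0\in(3,4)$, then $\log(q-2)/\log(c/a)$ is not constant on any neighborhood of $q_0$.
\end{lemma}

\begin{proof}
Let $\omega=c/a$, a rational function of $q$, and suppose that $\log(q-2)/\log\omega$ is constant near $q_0$. The constant is nonzero since $\log(q-2)>0$, so $\log\omega=K\log(q-2)$ near $q_0$ for some real $K$. Differentiating gives $(q-2)\omega'=K\omega$ on an interval, hence as an identity of rational functions. Write $\omega=(q-2)^k\omega_1$ with $k\in\mathbb Z$ and $\omega_1$ finite and nonzero at $q=2$. Then $(q-2)\omega_1'=(K-k)\omega_1$, and setting $q=2$ gives $K=k$. So $\omega$ and $(q-2)^k$ are rational functions that agree on an interval, and $\omega=(q-2)^k$ identically.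

Now let $q\to\infty$ in \eqref{eq:Xj}, which holds for all $q\ne1,2$. Since $\nu+\mu=O(q)$,
\[
a=\frac{(q-2)^j}{q-1}+(q-3)^j-(\nu+\mu)\sim q^j,\qquad c=\frac{(q-2)^{j+1}-(q-1)(q-3)^j-1}{(q-1)(q-2)} .
\]
In the numerator of $c$ the coefficient of $q^{j+1}$ is $0$ and that of $q^j$ is $-2(j+1)+(3j+1)=j-1$. So $c\sim(j-1)q^{j-2}$ and $\omega\sim(j-1)q^{-2}$. Comparing with $(q-2)^k\sim q^k$ forces $j-1=1$, a contradiction.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:dense}]
Let $I_0\subseteq(3,4)$ be an open interval and pick $q_0\in I_0\setminus\{B_{10}\}$. Let $Z=Y\circ Y$ be as in Lemma~\ref{lem:key} for $q_0$. By Corollary~\ref{cor:adm} there is an odd $j\ge3$ such that $(Z,X)$ with $X=X_j$ is admissible at $q_0$. Write $v(Z)=(\alpha,\beta,\gamma)$ and $v(X)=(a,b,c)$. The polynomial $\beta$ is a square.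

We first arrange that $r$ is not constant on any neighborhood of $q_0$. Suppose that it is constant on some neighborhood $U$. Let $Z'=Z^i\circ T^2$, a clean quad with $v(Z')=(\alpha^i(q-2)^2,\ \beta^i(q-3)^2,\ \gamma^i)$. The sign conditions of Definition~\ref{def:adm} hold for $(Z',X)$ at $q_0$, and with $\kappa=2\log(q-2)/\log(c/a)$ the new quantities are
\[
r'=i\,r+\kappa,\qquad \theta'=\theta^i\,(q-3)^2\,(b/c)^{\kappa}.
\]
Since $0\le\theta<1$ at $q_0$, we have $\theta'<1$ at $q_0$ for large $i$, and then $(Z',X)$ is admissible at $q_0$. If $r'$ were constant on a neighborhood $U'$ of $q_0$, then $\kappa$ would be constant on $U\cap U'$, contrary to Lemma~\ref{lem:nonconst}. Replace $Z$ by $Z'$; its second coordinate is again a square.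

The condition $\beta\ge0$ now holds for all real $q$. The other conditions in Definition~\ref{def:adm} are strict inequalities between functions continuous near $q_0$. So $(Z,X)$ is admissible on an open interval $I$ with $q_0\in I\subseteq I_0$, and $r$ is not constant on $I$. By Proposition~\ref{prop:sign}(ii), some triangulation has a chromatic root in $I\subseteq I_0$.
\end{proof}

\section{Proof of Theorem~\ref{thm:more}}\label{sec:more}

\begin{proof}[Proof of (a)]
Let $q\in(3,4)\setminus\{B_{10}\}$. By Lemma~\ref{lem:key} and Corollary~\ref{cor:adm} some pair is admissible at $q$, and Proposition~\ref{prop:sign}(i) gives a triangulation $G$ with $P(G,q)<0$. For $G'$ take $K_4$. At $B_{10}=\tau+2$ we use Tutte's golden identity \cite{Tutte1970}: for every triangulation $G$,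
\[
P(G,\tau+2)=(\tau+2)\,\tau^{\,3|V(G)|-10}\,P(G,\tau^2)^2 .
\]
By \eqref{eq:tutte}, $P(G,\tau^2)\ne0$, so $P(G,B_{10})>0$.
\end{proof}

For (b), recall that a graph is \emph{$4$-connected} if it has at least five vertices and stays connected after the removal of any three or fewer vertices. A \emph{separating triangle} of a triangulation is a $3$-cycle with vertices both inside and outside it. A $3$-cycle that is not separating bounds a face: one side of it contains no vertex, and then no edge either, because the graph is simple.

\begin{lemma}\label{lem:4conn}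
A triangulation $H$ with at least five vertices and no separating triangle is $4$-connected.
\end{lemma}

\begin{proof}
Suppose not, and let $S$ be a minimal set of vertices, $|S|\le3$, such that $H-S$ is disconnected. Let $H_1,H_2$ be two components of $H-S$ and let $u\in S$. By minimality $u$ has a neighbor $u_1$ in $H_1$ and a neighbor $u_2$ in $H_2$, for otherwise $S\setminus\{u\}$ would still disconnect $H$. List the neighbors of $u$ in their cyclic order around $u$. They are distinct because $H$ is simple, and consecutive ones are adjacent because all faces are triangles. So each of the two arcs of this cyclic list between $u_1$ and $u_2$ is a path in $H$ from $H_1$ to $H_2$, and contains a vertex of $S\setminus\{u\}$. Hence $|S|=3$ and $u$ is adjacent to the other two vertices $u',u''$ of $S$. As this holds for each $u\in S$, the set $S$ spans a $3$-cycle. The edges $uu'$ and $uu''$ are not consecutive around $u$, since $u_1$ and $u_2$ lie in different arcs between them. So this $3$-cycle does not bound a face, and it is a separating triangle.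
\end{proof}

\begin{proof}[Proof of (b)]
By Theorem~\ref{thm:dense} it suffices to show that every chromatic root $q_0\in(3,4)$ of a triangulation is a chromatic root of a $4$-connected triangulation. Let $H$ be a triangulation with $P(H,q_0)=0$ and with as few vertices as possible. Suppose that $H$ has a separating triangle $\Delta$. Let $H_1$ consist of $\Delta$ and everything inside it, and $H_2$ of $\Delta$ and everything outside it. Both are triangulations with fewer vertices than $H$. For an integer $q\ge3$, by symmetry of the colors, each of the $q(q-1)(q-2)$ proper colorings of $\Delta$ extends to $H_i$ in $P(H_i,q)/(q(q-1)(q-2))$ ways, and the extensions to $H_1$ and $H_2$ are independent. Hence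
\[
q(q-1)(q-2)\,P(H,q)=P(H_1,q)\,P(H_2,q),
\]
and $q_0$ is a root of $P(H_1,q)$ or of $P(H_2,q)$, contrary to the choice of $H$. So $H$ has no separating triangle. A triangulation with $n$ vertices has $3n-6$ edges by Euler's formula, so those with at most four vertices are $K_3$ and $K_4$, whose chromatic roots lie in $\{0,1,2,3\}$. Thus $H$ has at least five vertices, and it is $4$-connected by Lemma~\ref{lem:4conn}.
\end{proof}

\begin{thebibliography}{1}
\bibitem{Tutte1970} W.~T. Tutte, \emph{More about chromatic polynomials and the golden ratio}, 1970.
\end{thebibliography}
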